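# Balls that embed uniformly into reflexive spaces, and weakly Cauchy sequences

## 1. Weakly Cauchy sequences, moduli, and uniform embeddings of balls

All Banach spaces are real, $\mathbb N=\{1,2,\dots\}$, and $B_X$ is the closed unit ball of $X$. We view $X$ as a closed subspace of $X^{**}$.

**Definition (weakly Cauchy, weakly sequentially complete).** A sequence $(x_n)$ in $X$ is *weakly Cauchy* if $\lim_n x^*(x_n)$ exists for every $x^*\in X^*$. The space $X$ is *weakly sequentially complete* (w.s.c.) if every weakly Cauchy sequence in $X$ converges weakly to an element of $X$.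

By the uniform boundedness principle a weakly Cauchy sequence is bounded, so $x^{**}(x^*)=\lim_n x^*(x_n)$ defines an element of $X^{**}$, the *weak\* limit* of $(x_n)$. The sequence converges weakly in $X$ if and only if $x^{**}\in X$. Since $X$ is closed in $X^{**}$, this happens if and only if $d=\operatorname{dist}(x^{**},X)$ is $0$.

*Example.* Reflexive spaces are w.s.c., because then $X^{**}=X$. The space $c_0$ is not. Take the *summing sequence* $x_n=e_1+\dots+e_n$. For $a\in\ell_1=c_0^*$ we have $a(x_n)=\sum_{i\le n}a_i\to\sum_i a_i$, so $(x_n)$ is weakly Cauchy with weak\* limit $\mathbf 1=(1,1,\dots)\in\ell_\infty$. For every $v\in c_0$ we have $\|\mathbf 1-v\|_\infty\ge\lim_i|1-v_i|=1$, with equality for $v=0$, so $d=1$.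

**Definition (Schur space).** $X$ is a *Schur space* if every weakly null sequence in $X$ is norm null.

*Example.* $\ell_1(\Gamma)$ is Schur for countable $\Gamma$ (Schur's theorem), and the property passes to isomorphic spaces. Every Schur space is w.s.c.: if $(v_n)$ is weakly Cauchy but not norm Cauchy, there are $c>0$ and indices $n_j<m_j$, $n_j\to\infty$, with $\|v_{n_j}-v_{m_j}\|\ge c$. These differences are weakly null, hence norm null, a contradiction. So $(v_n)$ is norm Cauchy and converges in norm.

**Definition (modulus).** For a map $\varphi$ from a subset of a Banach space into a Banach space put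
$$\omega_\varphi(t)=\sup\{\|\varphi(x)-\varphi(y)\|:\|x-y\|\le t\},\qquad \omega_\varphi(0+)=\inf_{t>0}\omega_\varphi(t).$$

Thus $\varphi$ is uniformly continuous if and only if $\omega_\varphi(0+)=0$. In general $\omega_\varphi(0+)$ measures the size of the jumps that persist at arbitrarily small scales.

*Example.* For $\varphi(x)=\lfloor kx\rfloor/k$ on $[0,1]$, two points at distance less than $1/k$ have values that differ by at most $1/k$, and the difference $1/k$ occurs at arbitrarily small distances. So $\omega_\varphi(0+)=1/k$.

**Definition (uniform embedding).** A subset $D$ of a Banach space *uniformly embeds* into a Banach space $Y$ if there is an injective $\varphi:D\to Y$ such that $\varphi$ and $\varphi^{-1}:\varphi(D)\to D$ are both uniformly continuous.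

*Example.* The ball of the nonreflexive space $\ell_1$ uniformly embeds into $\ell_2$. Let $\varphi(x)_i=\operatorname{sgn}(x_i)|x_i|^{1/2}$. For reals $a,b$ put $s=\operatorname{sgn}(a)|a|^{1/2}$ and $t=\operatorname{sgn}(b)|b|^{1/2}$. Then $(s-t)^2\le2|a-b|$. For equal signs this is $(\sqrt{|a|}-\sqrt{|b|})^2\le|a-b|$. For opposite signs it is $(\sqrt{|a|}+\sqrt{|b|})^2\le2(|a|+|b|)=2|a-b|$. Summing gives $\|\varphi(x)-\varphi(y)\|_2^2\le2\|x-y\|_1$. Conversely $a=s|s|$ and $b=t|t|$, so $|a-b|\le|s-t|(|s|+|t|)$, and by Cauchy–Schwarz $\|x-y\|_1\le2\|\varphi(x)-\varphi(y)\|_2$ on $B_{\ell_1}$.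

**Definition (coarse embedding).** A map $\varphi:X\to Y$ is a *coarse embedding* if $\omega_\varphi(t)<\infty$ for all $t$ and $\|\varphi(x)-\varphi(y)\|\to\infty$ uniformly as $\|x-y\|\to\infty$. The second condition means: for each $M$ there is $r$ such that $\|x-y\|\ge r$ implies $\|\varphi(x)-\varphi(y)\|\ge M$.

*Example.* $x\mapsto\lfloor x\rfloor$ on $\mathbb R$ is a discontinuous coarse embedding, as $|x-y|-1\le|\lfloor x\rfloor-\lfloor y\rfloor|\le|x-y|+1$.

Finally, bounded sets in a reflexive space are relatively weakly compact. We shall also use the following fact.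

**Fact 1.** A uniformly continuous map $\varphi$ on a bounded convex set $D$ is bounded. Indeed, choose $t>0$ with $\omega_\varphi(t)\le1$. Any two points of $D$ are joined along a segment in $D$ by at most $\lceil\operatorname{diam}(D)/t\rceil$ steps of length at most $t$, so their images are at distance at most $\lceil\operatorname{diam}(D)/t\rceil$.

## 2. Does a uniform embedding into a reflexive space force weak sequential completeness?

A *linear* isomorphic embedding of $X$ into a reflexive space makes $X$ reflexive, hence w.s.c. The ball of $\ell_1$ shows that uniform embeddings of balls are more permissive: $\ell_1$ is not reflexive. But $\ell_1$ is still w.s.c. On the other side, Kalton's theorem says that $c_0$ is not uniformly homeomorphic to any subset of a reflexive space, and $c_0$ is not w.s.c. The question is therefore: **if $B_X$ uniformly embeds into a reflexive space, is $X$ weakly sequentially complete?** The answer is yes, and it follows from a statement about maps that need not be continuous.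

**Theorem A.** Let $(x_n)$ be a weakly Cauchy sequence in a Banach space $X$ with weak\* limit $x^{**}\in X^{**}$. Put $d=\operatorname{dist}(x^{**},X)$ and $C=\operatorname{conv}\{x_n\}$. Let $Y$ be a Banach space and $\varphi:C\to Y$ any map with relatively weakly compact range (no continuity assumed). Then for every $\varepsilon>0$ there are $z\in C$ and $z_N\in\operatorname{conv}\{x_n:n>N\}$ $(N\in\mathbb N)$ with
$$\|\varphi(z)-\varphi(z_N)\|\le2\omega_\varphi(0+)+\varepsilon\ \text{ for all }N,\qquad\liminf_N\|z-z_N\|\ge\|z-x^{**}\|\ge d.$$

**Corollary 1.** If $B_X$ uniformly embeds into a reflexive space, then $X$ is w.s.c.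

**Corollary 2.** If $X$ coarsely embeds into a reflexive space, then $X$ is w.s.c.

**Theorem B.** A weakly Cauchy sequence $(x_n)$ in $X$ converges weakly in $X$ if and only if $\operatorname{conv}\{x_n\}$ uniformly embeds into a reflexive space. Hence $X$ is w.s.c. if and only if for every weakly Cauchy $(x_n)\subset X$ the set $\operatorname{conv}\{x_n\}$ uniformly embeds into a reflexive space.

**Theorem C (the converse of Corollary 1 fails).** There is a separable Schur (hence w.s.c.) space $X$ such that $B_X$ does not uniformly embed into any reflexive space.

## 3. The summing sequence of $c_0$ and interlaced averages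

We do the case of $c_0$ by hand, since the skeleton of the general proof is visible in it. Fix a free ultrafilter $\mathcal U$ on $\mathbb N$. It contains all cofinite sets, every sequence in a compact Hausdorff space has a limit along $\mathcal U$, and for bounded real sequences this limit is linear and monotone.

Let $\varphi:B_{c_0}\to Y$ be uniformly continuous with $Y$ reflexive, and let $x_n=e_1+\dots+e_n$. Fix $k$, and for $\mathbf n=(n_1,\dots,n_k)$ put $f(\mathbf n)=\frac1k\sum_ix_{n_i}$. Two observations drive the argument.

*Interlaced averages are close.* If $n_1<m_1<n_2<m_2<\dots<n_k<m_k$, then $f(\mathbf m)-f(\mathbf n)=\frac1k\sum_i1_{(n_i,m_i]}$ with disjoint intervals, so the norm is $1/k$.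

*Separated averages are far apart.* If $n_k<m_1$, then at coordinate $n_k+1$ the vector $f(\mathbf n)$ is $0$ and $f(\mathbf m)$ is $1$, so the distance is at least $1$.

Put $G_{\mathbf n}=\varphi(f(\mathbf n))$ and extend to shorter tuples by weak limits: $G_{(n_1,\dots,n_i)}=\text{w-}\lim_{n\to\mathcal U}G_{(n_1,\dots,n_i,n)}$. Let $u=G_\emptyset$. For $k$-tuples choose $F_{\mathbf n}\in B_{Y^*}$ with $\langle F_{\mathbf n},G_{\mathbf n}-u\rangle=\|G_{\mathbf n}-u\|$, and extend to shorter tuples by weak\* limits. Now take iterated limits along $\mathcal U$ in the order $n_1,m_1,n_2,m_2,\dots,n_k,m_k$ (the innermost limit is the one in $m_k$). Each single limit touches only one factor of $\langle F_{\mathbf n},G_{\mathbf m}\rangle$, so the iterated limit of this expression is $\langle F_\emptyset,u\rangle$. The iterated limit of $\langle F_{\mathbf n},u\rangle$ is also $\langle F_\emptyset,u\rangle$. Hence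
$$\lim_{n_1}\cdots\lim_{n_k}\|G_{\mathbf n}-u\|=\lim_{n_1}\lim_{m_1}\cdots\lim_{n_k}\lim_{m_k}\langle F_{\mathbf n},G_{\mathbf n}-G_{\mathbf m}\rangle\le\omega_\varphi(1/k),$$
because in each limit we may restrict to numbers larger than all earlier ones, and then $\|f(\mathbf n)-f(\mathbf m)\|=1/k$. So beyond every $N$ there are increasing $\mathbf n$ with $\|\varphi(f(\mathbf n))-u\|\le\omega_\varphi(1/k)+\frac1k$. Take one such $\mathbf n$ and then another, $\mathbf n'$, beyond $n_k$. The points $f(\mathbf n),f(\mathbf n')$ are at distance at least $1$, while their images are at distance at most $2\omega_\varphi(1/k)+\frac2k$. Letting $k\to\infty$, we see that $\varphi^{-1}$ is not uniformly continuous. So $B_{c_0}$ does not uniformly embed into a reflexive space.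

## 4. A Schreier family that keeps interlaced averages apart

The first thing to try in general is the same argument with the given weakly Cauchy sequence in place of the summing sequence. The exchange of limits is insensitive to $X$, and so is the fact that far-out averages stay at distance about $d$. The step that breaks is the closeness of interlaced averages.

*Example.* Let $\mathcal S$ be the family of all finite $F\subset\mathbb N$ with $F=\emptyset$ or $|F|\le\min F$. It is compact in $2^{\mathbb N}$. Indeed, let $F_j\in\mathcal S$ converge to $H\neq\emptyset$. Eventually $\min F_j=\min H$, so $|F_j|\le\min H$. Every finite subset of $H$ is eventually contained in $F_j$, so $|H|\le\min H$. Let $\pi_n\in C(\mathcal S)$ be $\pi_n(F)=1$ if $n\in F$ and $0$ otherwise. Then $\pi_n\to0$ pointwise and boundedly, so $(\pi_n)$ is weakly null by dominated convergence. In $X=c_0\oplus_\infty C(\mathcal S)$ consider $x_n=(e_1+\dots+e_n,\ \pi_n)$. It is weakly Cauchy with weak\* limit $(\mathbf 1,0)\notin X$.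

Fix $k$. If $k\le n_1<m_1<\dots<n_k<m_k$, then $F=\{n_1,\dots,n_k\}\in\mathcal S$, and evaluation of the second coordinate at $F$ gives
$$\Big\|\frac1k\sum_ix_{n_i}-\frac1k\sum_ix_{m_i}\Big\|\ge\frac1k\sum_i(1-0)=1.$$
In the iterated limits $n_1\ge k$ always holds, so for no fixed $k$ does interlacing produce close points. (This $X$ contains $c_0$, so it is no threat to the answer. Only the argument fails.)

What helps here is a *longer* average. Draw $l$; then, for $i=1,\dots,l$, draw $l_i$ and after it $l_i$ numbers $n_{i,1},\dots,n_{i,l_i}$; let $g=\frac1l\sum_i\frac1{l_i}\sum_j\pi_{n_{i,j}}$. Assume that the draws increase and that, for $i\ge2$, $l_i\ge l\cdot(\text{largest earlier number})$. Let $F\in\mathcal S$ and let $i_0$ be the first run in which $F$ contains one of the $n_{i,j}$. Then $|F|\le\min F\le l_i/l$ for $i>i_0$, so run $i>i_0$ contributes at most $\frac1l\cdot\frac{|F|}{l_i}\le\frac1{l^2}$, and run $i_0$ contributes at most $\frac1l$. Therefore $0\le g(F)\le\frac2l$. The mechanism is this: the set $F$ can be large on one run, but being met there *commits* it, and after that it is harmless, because later lengths are drawn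 after the commitment.

This suggests the plan for the general case. Replace "$F$ was met" by "a functional $x^*$ has separated a pair $x_n,x_{n'}$ by $\delta$". The possible histories of such separations form a well-founded tree with a countable ordinal rank, and each separation lowers the rank. So we form averages of transfinite height, with two players A and B. There are two constraints.

First, for the exchange of limits each draw must belong to exactly one player, and each player must run *the same fixed* procedure. Only the order of moves may depend on the history. A draw shared by both players would ruin it: $\lim_l\langle F_l,G_l\rangle$ need not be $\langle\lim F_l,\lim G_l\rangle$, as $F_l=G_l=e_l$ in $\ell_2$ shows ($1$ against $0$). So A and B draw *different* lengths $l,l'$ independently.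

Second, the averages must be matched block by block with correct weights although $l\ne l'$. This is handled by letting one run of A be matched against $K$ runs of B, with $K$ changing along the recursion.

## 5. Procedures, generic outcomes, iterated limits

This section sets up the bookkeeping for draws along $\mathcal U$ whose number and meaning depend on earlier draws.

**Definition (procedure).** A *procedure* is a nonempty set $\Pi$ of finite sequences in $\mathbb N$ (*positions*), closed under initial segments and without infinite branches, such that each $\pi\in\Pi$ is either *terminal* (it has no proper extension in $\Pi$; then it is called an *outcome*) or satisfies $\pi^\frown n\in\Pi$ for all $n\in\mathbb N$ ("a number $n$ is drawn").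

*Example.* "Draw $l$, then draw $l$ further numbers." The outcomes are the sequences $(l,n_1,\dots,n_l)$. Their lengths are unbounded, but there is no infinite branch.

*Backward induction.* If a statement holds at terminal positions, and holds at $\pi$ whenever it holds at all $\pi^\frown n$, then it holds everywhere: a position where it fails would have a child where it fails, and so on, giving an infinite branch. Definitions by backward induction are justified in the same way.

*Concatenation.* Run finitely many procedures one after another, where the next one (and whether there is one) may depend on the previous outcomes and the number of procedures is determined after finitely many draws. The result is a procedure, because an infinite branch would contain an infinite branch of one of the parts.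

**Definition (generic).** A property $E$ of outcomes is *generic from* a terminal $\pi$ if $E(\pi)$ holds. It is generic from a nonterminal $\pi$ if $\{n:E\text{ is generic from }\pi^\frown n\}\in\mathcal U$. "Generic" means generic from $\emptyset$.

*Example.* In the procedure above, "$l<n_1<\dots<n_l$" is generic, by (G2) below: each number has to avoid a finite set determined by the position.

**(G1)** Finite conjunctions and weakenings of properties generic from $\pi$ are generic from $\pi$. A property generic from $\pi$ holds for some outcome extending or equal to $\pi$. A property holding for all outcomes extending or equal to $\pi$ is generic from $\pi$.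

*Proof.* Each statement is clear for terminal $\pi$. The step from all $\pi^\frown n$ to $\pi$ uses, respectively, that $\mathcal U$ is closed under finite intersections and supersets, that it has no empty member, and that $\mathbb N\in\mathcal U$.

**(G2)** If $D_\pi\in\mathcal U$ is given for each nonterminal $\pi$, then generically every drawn number lies in the corresponding $D_\pi$. In particular, for every $N$, generically all drawn numbers exceed $N$.

*Proof.* By backward induction, from each $\pi$ the property "all numbers drawn after $\pi$ lie in the corresponding sets" is generic. For terminal $\pi$ it is vacuous. For nonterminal $\pi$, each $n\in D_\pi$ works by the statement for $\pi^\frown n$, and $D_\pi\in\mathcal U$. The last claim holds as $\{n>N\}\in\mathcal U$.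

**(G3)** Let $\pi\in\Pi$ be a position after which $\Pi$ continues with a complete run of a procedure $\Sigma$ (possibly followed by more). Let $E'$ be generic for $\Sigma$, and let $E$ be a property of outcomes of $\Pi$ that holds for every outcome extending or equal to $\pi^\frown\sigma$ whenever $\sigma$ is an outcome of $\Sigma$ satisfying $E'$. Then $E$ is generic from $\pi$.

*Proof.* We show by backward induction on $\sigma\in\Sigma$: if $E'$ is generic from $\sigma$ in $\Sigma$, then $E$ is generic from $\pi^\frown\sigma$ in $\Pi$. For terminal $\sigma$ this is the last part of (G1). For nonterminal $\sigma$, the set of $n$ for which $E'$ is generic from $\sigma^\frown n$ is in $\mathcal U$, and for these $n$ the property $E$ is generic from $\pi^\frown\sigma^\frown n$. Take $\sigma=\emptyset$.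

**(G4)** Let $\pi\in\Pi$ and let $S$ be a set of positions extending or equal to $\pi$. Suppose $E$ is generic from each member of $S$, and every outcome extending or equal to $\pi$ either satisfies $E$ or has an initial segment (possibly itself) in $S$. Then $E$ is generic from $\pi$.

*Proof.* By backward induction, $E$ is generic from each $\pi'$ extending or equal to $\pi$ that has no *proper* initial segment in $S$. If $\pi'\in S$, this is the hypothesis. If $\pi'\notin S$ is terminal, it has no initial segment in $S$, so $E(\pi')$ holds. If $\pi'\notin S$ is nonterminal, no $\pi'^\frown n$ has a proper initial segment in $S$, so the induction hypothesis applies to all of them. Take $\pi'=\pi$.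

**Definition (iterated limit).** For a bounded real function $h$ on outcomes let $L_\pi(h)=h(\pi)$ for terminal $\pi$, $L_\pi(h)=\lim_{n\to\mathcal U}L_{\pi^\frown n}(h)$ otherwise, and $L(h)=L_\emptyset(h)$.

*Example.* If $\Pi$ consists of two draws, $L(h)=\lim_{n\to\mathcal U}\lim_{m\to\mathcal U}h(n,m)$. For $h=1$ when $n<m$ and $0$ otherwise, $L(h)=1$.

**(L1)** $|L_\pi(h)|\le\sup|h|$, and $L_\pi$ is linear.

**(L2)** If $h\le c$ is generic from $\pi$, then $L_\pi(h)\le c$.

**(L3)** If $L_\pi(h)<c$, then $h<c$ is generic from $\pi$.

*Proof.* All three are clear at terminal $\pi$, and we use backward induction. (L1) follows from linearity and monotonicity of limits along $\mathcal U$. For (L2), $L_{\pi^\frown n}(h)\le c$ for a set of $n$ in $\mathcal U$, so the limit is at most $c$. For (L3), if $\lim_{n\to\mathcal U}L_{\pi^\frown n}(h)<c$, then $\{n:L_{\pi^\frown n}(h)<c\}\in\mathcal U$, and from these $\pi^\frown n$ the property $h<c$ is generic.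

## 6. Transfinite averages and the interleaving of two players

Here we define the averages and the order of moves. Let $(x_n)$ be weakly Cauchy. We assume $\|x_n\|\le1$. This is harmless in Theorem A: replace $x_n$ by $cx_n$ and $\varphi$ by $\varphi(\cdot/c)$ for a suitable $c>0$. Then $\omega_\varphi(t)$ becomes $\omega_\varphi(t/c)$, so $\omega_\varphi(0+)$ is unchanged, and the points found for the new data, divided by $c$, serve for the old.

For each countable ordinal $\gamma>0$ fix ordinals $\gamma[l]<\gamma$ $(l\in\mathbb N)$ such that
$$\text{for every }\rho<\gamma:\quad\gamma[l]\ge\rho\ \text{ for all large }l. \tag{1}$$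
If $\gamma=\beta+1$, take $\gamma[l]=\beta$. If $\gamma$ is a limit, take an increasing cofinal sequence.

**Definition (procedure $P(\gamma)$).** A number $l$ is drawn. If $\gamma=0$, the output is $x_l$, and $l$ is called an *atom*. If $\gamma>0$, then $P(\gamma[l])$ is run $l$ times successively, and the output is the average of the $l$ outputs.

*Example.* $P(1)$: draw $l$, then atoms $n_1,\dots,n_l$; the output is $\frac1l\sum_ix_{n_i}$. $P(2)$ is the two-level average of Section 4, with $x_n$ in place of $\pi_n$.

By induction on $\gamma$ (concatenation), $P(\gamma)$ is a procedure, and its output $f(s)$ at an outcome $s$ satisfies $f(s)\in\operatorname{conv}\{x_n:n\text{ an atom of }s\}$. In particular $\|f(s)\|\le1$.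

**Definition (two-player procedure $M(\gamma;\gamma',K)$, $K\ge1$).** Player A carries out one run of $P(\gamma)$, with output $\alpha$. Player B carries out $K$ successive runs of $P(\gamma')$, with outputs $\beta_1,\dots,\beta_K$. The order of moves is defined by recursion on $\gamma$.

* If $\gamma=0$ or $\gamma'=0$: A makes its whole run, then B makes its $K$ runs.
* If $\gamma,\gamma'>0$: A draws its first number $l$. Put $q=\lfloor l/K\rfloor$. If $q=0$, A completes its run and then B makes its $K$ runs. If $q\ge1$, then for $k=1,\dots,K$ in turn:
  * B draws $l'_k$, the first number of its $k$-th run.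
  * If $l'_k<q$: A makes $q$ of its runs of $P(\gamma[l])$, then B completes its $k$-th run.
  * If $l'_k\ge q$: put $q'_k=\lfloor l'_k/q\rfloor\ge1$. For $j=1,\dots,q$ play *stage* $(k,j)$, which is $M(\gamma[l];\gamma'[l'_k],q'_k)$: here A makes one run of $P(\gamma[l])$ and B makes the next $q'_k$ of its runs of $P(\gamma'[l'_k])$. Then B makes the remaining $l'_k-qq'_k$ runs.

  After $k=K$, A makes the remaining $l-Kq$ runs of $P(\gamma[l])$.

Put $\Delta=\alpha-\frac1K\sum_{k=1}^K\beta_k$.

The weights explain the rule. The average of B's $K$ runs is to match A's one run, which consists of $l$ subruns. So each B-run is matched with $q\approx l/K$ of A's subruns, and each of these $q$ subruns is matched with $q'_k\approx l'_k/q$ subruns of B. That is again a one-against-many match, so the recursion closes.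

*Example.* $M(1;1,1)$: A draws $l$, so $q=l$. B draws $l'$; suppose $l'\ge l$ and put $q'=\lfloor l'/l\rfloor$. In stage $j$ ($j=1,\dots,l$) A draws one atom $n_j$ and B draws $q'$ atoms. At the end B draws $l'-lq'$ more. For the summing sequence of $c_0$ and increasing draws, $x_{n_j}$ minus the average of B's $q'$ vectors in stage $j$ has coordinates in $[-1,0]$ and is supported after $n_j$ and up to the last atom of stage $j$. These supports are disjoint, so the average of the $l$ differences has norm at most $\frac1l$. Dropping B's last $l'-lq'<l$ runs changes B's average by at most $\frac{2l}{l'}$ (the computation is done in (2) below). Hence $\|\Delta\|\le\frac1l+\frac{2l}{l'}$, which is generically as small as we like.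

**$M(\gamma;\gamma',K)$ is a procedure.** We verify this, and that each player indeed runs its own procedure. By induction on $\gamma$, at every position the player to move is determined by the history, and A's numbers, in the order drawn, form a position of $P(\gamma)$. Namely, after $l$, for each $k$ player A makes $q$ runs of $P(\gamma[l])$, in either case of the rule, and at the end $l-Kq$ runs, in total $Kq+(l-Kq)=l$. B's numbers form a position of the procedure "$K$ successive runs of $P(\gamma')$": in the $k$-th run, after $l'_k$, player B makes $qq'_k+(l'_k-qq'_k)=l'_k$ runs of $P(\gamma'[l'_k])$ if $l'_k\ge q$, and completes the run in one piece otherwise. The cases $q=0$, $\gamma=0$, $\gamma'=0$ are immediate. A player draws only when its own position is nonterminal, and the play ends exactly when both are terminal. Along an infinite branch one of the players would draw infinitely many numbers, giving an infinite branch of that player's own procedure. So there are none.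

## 7. The oscillation tree, and why the two averages are generically close

This section proves that, for a suitable $\gamma$, the two outputs in $M(\gamma;\gamma,1)$ are generically within $2\delta$.

Fix $\delta>0$. For a finite sequence $\sigma=(p_1,\dots,p_m)$ of pairs $p_i=(n_i,n'_i)\in\mathbb N^2$ put
$$K_\sigma=\{x^*\in B_{X^*}:x^*(x_{n_i}-x_{n'_i})\ge\delta,\ 1\le i\le m\},\qquad K_\emptyset=B_{X^*}.$$

**Definition (oscillation tree).** $\mathcal A$ is the tree of all $\sigma$ with $\max p_i<\min p_{i+1}$ for all $i<m$ and $K_\sigma\ne\emptyset$.

It is closed under initial segments, since $K_\sigma$ shrinks as $\sigma$ grows.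

**$\mathcal A$ is well founded.** Suppose $(p_1,p_2,\dots)$ is an infinite branch. The sets $K_{(p_1,\dots,p_m)}$ are decreasing, nonempty and weak\* compact, so some $x^*\in B_{X^*}$ lies in all of them: $x^*(x_{n_i}-x_{n'_i})\ge\delta$ for all $i$. Here $n_i,n'_i\to\infty$, because $\max p_i<\min p_{i+1}$. This contradicts the convergence of $x^*(x_n)$.

**Rank.** Since $\mathcal A$ is well founded on a countable set, $\operatorname{rk}(\sigma)=\sup\{\operatorname{rk}(\sigma^\frown p)+1:\sigma^\frown p\in\mathcal A\}$ (with $\sup\emptyset=0$) is well defined. It is a countable ordinal, being at each step a supremum of countably many countable ordinals. If $\sigma^\frown p\in\mathcal A$, then $\operatorname{rk}(\sigma^\frown p)<\operatorname{rk}(\sigma)$.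

*Example.* For the summing sequence of $c_0$ and $0<\delta\le1$, let $x^*=a\in B_{\ell_1}$. Then $x^*(x_n-x_{n'})$ is, up to sign, the sum of $a_i$ over the interval $(\min p,\max p]$. The intervals of successive pairs are disjoint, so $K_\sigma\ne\emptyset$ exactly when all $n_i\ne n'_i$ and $m\delta\le1$. Hence $\operatorname{rk}(\emptyset)=\lfloor1/\delta\rfloor$ is finite. For the sequence of Section 4 and $\delta\le1$, take $n_1<n'_1<n_2<\dots<n'_m$ with $m\le n_1$. Evaluation of the second coordinate at $F=\{n_1,\dots,n_m\}\in\mathcal S$ shows $K_\sigma\ne\emptyset$. So nodes $(p_1)$ with $n_1=N$ have rank at least $N-1$, and $\operatorname{rk}(\emptyset)\ge\omega$.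

**Proposition D.** Let $\sigma\in\mathcal A$, let $\gamma,\gamma'>\operatorname{rk}(\sigma)$ be countable ordinals, $K\ge1$ and $\eta>0$. Then generically in $M(\gamma;\gamma',K)$,
$$x^*(\Delta)\le\delta+\eta\quad\text{for all }x^*\in K_\sigma.$$

The proof follows the commitment mechanism. A functional $x^*\in K_\sigma$ is harmless until the first stage $e_1$ with $x^*(\Delta_{e_1})>\delta$. In that stage it separates a pair $p$ of atoms, and so it moves into $K_{\sigma^\frown p}$, of lower rank. Stages that begin later are played *after* $p$ is on the table, so by induction they are generically good for all of $K_{\sigma^\frown p}$. The single bad stage has weight $1/Q$, which is small. Note that the interleaving alone makes $x^*$ pay in a *common* stage of the two players.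

*Proof.* Induction on $\rho=\operatorname{rk}(\sigma)$. Assume the statement for all $\tau\in\mathcal A$ with $\operatorname{rk}(\tau)<\rho$ (and all ordinals, $K$, $\eta$ allowed for $\tau$). As $\gamma,\gamma'>\rho\ge0$, the second clause of the rule for $M(\gamma;\gamma',K)$ applies.

**Step 1: four properties of outcomes.** We list what a good outcome should satisfy.

* **(P1)** All drawn numbers exceed all numbers occurring in $\sigma$.
* **(P2)** $l\ge8K/\eta$, $l\ge K+8/\eta$, and $\gamma[l]\ge\rho$. Then $q\ge1$, since $l\ge K$, and $Q:=Kq\ge l-K\ge8/\eta$.
* **(P3)** For every $k$: $l'_k\ge8q/\eta$, $l'_k\ge q$, and $\gamma'[l'_k]\ge\rho$. Then $q'_k\ge1$, and all $Q$ stages $(k,j)$ are played.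
* **(P4)** For every stage $e=(k,j)$ and every pair $p=(n,n')$ with $\sigma^\frown p\in\mathcal A$, where $n$ is an A-atom and $n'$ a B-atom both drawn in one and the same stage earlier than $e$: the vector $\Delta_e$ (the $\Delta$ of stage $e$) satisfies $x^*(\Delta_e)\le\delta+\eta/4$ for all $x^*\in K_{\sigma^\frown p}$.

**Step 2: (P1)–(P3) are generic.** Each requires the drawn numbers to lie in cofinite sets determined by the position before the draw. For the conditions $\gamma[l]\ge\rho$ and $\gamma'[l'_k]\ge\rho$ this is (1), which uses $\rho<\gamma$ and $\rho<\gamma'$. For (P3) note that $q$ is determined by $l$, which is drawn before $l'_k$. So (G2) and (G1) apply.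

**Step 3: the conjunction of (P1)–(P4) is generic.** By Step 2, for $\mathcal U$-almost every $l$ condition (P2) holds and (P1), (P3) are generic from $(l)$. Fix such an $l$. It suffices to show that (P4) together with (P1) and (P3) is generic from $(l)$.

There are $Q=Kq$ index pairs $e=(k,j)$. For each of them let $E_e$ be the property "if (P3) holds, then the assertion of (P4) for stage $e$ holds". Let $S_e$ be the set of positions at which stage $e$ is about to begin and at which the conditions in (P3) hold for the numbers $l'_1,\dots,l'_k$ drawn so far. Consider an outcome extending $(l)$ without an initial segment in $S_e$. Either stage $e$ was never begun, so $l'_k<q$, or it was begun when one of $l'_1,\dots,l'_k$ violated its condition. In both cases the outcome violates (P3), so it satisfies $E_e$.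

Let $\pi\in S_e$. The pairs $p$ relevant for stage $e$ are formed from atoms drawn before $\pi$. So there are finitely many of them, and they are determined by $\pi$. For each of them
$$\operatorname{rk}(\sigma^\frown p)<\rho\le\gamma[l],\ \gamma'[l'_k].$$
By the induction hypothesis, applied to $\tau=\sigma^\frown p$ with $q'_k$ and $\eta/4$, the property "$x^*(\Delta_e)\le\delta+\eta/4$ for all $x^*\in K_{\sigma^\frown p}$" is generic for $M(\gamma[l];\gamma'[l'_k],q'_k)$, the procedure that is run next. By (G1) it holds generically for all these finitely many $p$ at once. By (G3), $E_e$ is generic from $\pi$. By (G4) with $S=S_e$, $E_e$ is generic from $(l)$. Finally (G1) applies to (P1), (P3) and the $Q$ properties $E_e$, whose conjunction contains (P4).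

**Step 4: $\Delta$ is nearly the average of the stage differences.** Take an outcome satisfying (P1)–(P4). In stage $e=(k,j)$ let $\alpha_e$ be A's output and $\bar\beta_e$ the average of B's $q'_k$ outputs, so $\Delta_e=\alpha_e-\bar\beta_e$. We use an elementary estimate: if $a_1,\dots,a_r$ have norm at most $1$ and $1\le r_0\le r$, then
$$\Big\|\frac1r\sum_{i\le r}a_i-\frac1{r_0}\sum_{i\le r_0}a_i\Big\|\le\frac{r-r_0}r+r_0\Big(\frac1{r_0}-\frac1r\Big)=\frac{2(r-r_0)}r. \tag{2}$$
Since (P3) holds, A's first $Q$ subruns are those in the $Q$ stages, and $l-Q<K$. In B's $k$-th run, the first $qq'_k$ subruns form $q$ blocks of equal length $q'_k$, with block averages $\bar\beta_{(k,j)}$, and $l'_k-qq'_k<q$. So (2) gives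
$$\Big\|\alpha-\frac1Q\sum_e\alpha_e\Big\|\le\frac{2(l-Q)}l\le\frac{2K}l\le\frac\eta4,\qquad\Big\|\beta_k-\frac1q\sum_j\bar\beta_{(k,j)}\Big\|\le\frac{2(l'_k-qq'_k)}{l'_k}\le\frac{2q}{l'_k}\le\frac\eta4.$$
Since $\frac1Q\sum_e\Delta_e=\frac1Q\sum_e\alpha_e-\frac1K\sum_k\frac1q\sum_j\bar\beta_{(k,j)}$, we obtain
$$\Big\|\Delta-\frac1Q\sum_e\Delta_e\Big\|\le\frac\eta2. \tag{3}$$

**Step 5: one bad stage at most.** Let $x^*\in K_\sigma$. If $x^*(\Delta_e)\le\delta$ for all $e$, then $x^*(\Delta)\le\delta+\eta/2$ by (3).

Otherwise let $e_1$ be the first stage with $x^*(\Delta_{e_1})>\delta$. The vector $\alpha_{e_1}$ is a convex combination of $x_n$'s over A-atoms $n$ of stage $e_1$, and $\bar\beta_{e_1}$ one over B-atoms of that stage. Choose an A-atom $n$ with $x^*(x_n)$ maximal and a B-atom $n'$ with $x^*(x_{n'})$ minimal. Then $x^*(x_n-x_{n'})\ge x^*(\Delta_{e_1})>\delta$. Put $p=(n,n')$. By (P1), $\min p$ exceeds all numbers in $\sigma$. Since also $x^*\in K_\sigma$, we have $x^*\in K_{\sigma^\frown p}$ and $\sigma^\frown p\in\mathcal A$. By (P4), $x^*(\Delta_e)\le\delta+\eta/4$ for all stages $e$ after $e_1$. For $e$ before $e_1$ we have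 $x^*(\Delta_e)\le\delta$, and $x^*(\Delta_{e_1})\le2$. With (3) and $Q\ge8/\eta$,
$$x^*(\Delta)\le\frac\eta2+\delta+\frac\eta4+\frac2Q\le\delta+\eta.$$
If $\rho=0$, then $\sigma$ has no extension in $\mathcal A$, so (P4) is vacuous and the second case cannot occur. Thus the induction needs no separate start. $\blacksquare$

**Corollary E.** For every $\delta>0$ there is a countable $\gamma$ such that generically in $M(\gamma;\gamma,1)$ the outcomes $s$ (of A) and $t$ (of B) satisfy $\|f(s)-f(t)\|\le2\delta$.

*Proof.* Take $\sigma=\emptyset$, $K=1$, $\eta=\delta$ and $\gamma=\gamma'=\operatorname{rk}(\emptyset)+1$. Here $\Delta=f(s)-f(t)$ and $K_\emptyset=B_{X^*}$, so Proposition D says that generically $x^*(f(s)-f(t))\le2\delta$ for all $x^*\in B_{X^*}$. $\blacksquare$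

## 8. Exchanging iterated weak limits: proof of Theorem A

We now repeat the argument of Section 3 with $\mathcal T=P(\gamma)$ in place of $k$ draws. Fix $\varepsilon>0$ and assume $\|x_n\|\le1$.

**Step 1: choice of parameters.** The map $\varphi$ is bounded, because its range is relatively weakly compact. So $\omega_\varphi$ is finite. Choose $\delta>0$ with $\omega_\varphi(2\delta)\le\omega_\varphi(0+)+\varepsilon/4$, let $\gamma$ be as in Corollary E, and put $\mathcal T=P(\gamma)$.

**Step 2: limits along the tree.** We attach vectors and functionals to all positions. For outcomes $t$ of $\mathcal T$ let $G_t=G(t)=\varphi(f(t))$, and extend backward to all $t\in\mathcal T$ by $G_t=\text{w-}\lim_{n\to\mathcal U}G_{t^\frown n}$. The limits exist in the weak closure of $\varphi(C)$, which is weakly compact. Put $u=G_\emptyset$. For outcomes $s$ choose $F_s=F(s)\in B_{Y^*}$ with $\langle F(s),G(s)-u\rangle=\|G(s)-u\|$, and extend backward by $F_s=\text{w}^*\text{-}\lim_{n\to\mathcal U}F_{s^\frown n}\in B_{Y^*}$.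

**Step 3: the interleaving does not matter.** In $M(\gamma;\gamma,1)$ consider the bounded function $h=\langle F(s),G(t)\rangle$ of the outcomes $s$ of A and $t$ of B. At a position $\pi$ let A's numbers form $s\in\mathcal T$ and B's numbers form $t\in\mathcal T$. We claim $L_\pi(h)=\langle F_s,G_t\rangle$, by backward induction.

* If $\pi$ is terminal, this is the definition.
* If A draws next, $L_\pi(h)=\lim_{n\to\mathcal U}\langle F_{s^\frown n},G_t\rangle=\langle F_s,G_t\rangle$, by the weak\* limit.
* If B draws next, $L_\pi(h)=\lim_{n\to\mathcal U}\langle F_s,G_{t^\frown n}\rangle=\langle F_s,G_t\rangle$, by the weak limit.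

Hence $L(h)=\langle F_\emptyset,u\rangle$. If $g$ is a bounded function of A's outcome $s$ only, the same induction shows that $L_\pi(g)$, computed in $M(\gamma;\gamma,1)$, equals the iterated limit of $g$ computed in $\mathcal T$ from A's position: a draw by A is a step in $\mathcal T$, and a draw by B changes nothing. In particular $L(g)=L_{\mathcal T}(g)$. Moreover $L_{\mathcal T}(\langle F(s),u\rangle)=\langle F_\emptyset,u\rangle$, by the definition of the $F_s$.

**Step 4: $\varphi\circ f$ is generically close to $u$.** By linearity and Step 3,
$$L_{\mathcal T}\big(\|G(s)-u\|\big)=L\big(\langle F(s),G(s)\rangle\big)-\langle F_\emptyset,u\rangle=L\big(\langle F(s),G(s)-G(t)\rangle\big)\le\omega_\varphi(2\delta).$$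
The inequality is (L2): by Corollary E, generically $\|f(s)-f(t)\|\le2\delta$, and then $\langle F(s),G(s)-G(t)\rangle\le\|\varphi(f(s))-\varphi(f(t))\|\le\omega_\varphi(2\delta)$. Since $\omega_\varphi(2\delta)<\omega_\varphi(0+)+\varepsilon/2$, (L3) gives: generically in $\mathcal T$,
$$\|\varphi(f(s))-u\|<\omega_\varphi(0+)+\varepsilon/2. \tag{4}$$

**Step 5: choice of the points.** By (G1) some outcome $s$ satisfies (4); put $z=f(s)$. By (G1) and (G2), for every $N$ there is an outcome $s_N$ satisfying (4) with all entries greater than $N$; put $z_N=f(s_N)\in\operatorname{conv}\{x_n:n>N\}$. By the triangle inequality through $u$, $\|\varphi(z)-\varphi(z_N)\|\le2\omega_\varphi(0+)+\varepsilon$ for all $N$. For $x^*\in X^*$ the number $x^*(z_N)$ is a convex combination of values $x^*(x_n)$ with $n>N$, so $x^*(z_N)\to x^{**}(x^*)$. Thus $z-z_N\to z-x^{**}$ weak\* in $X^{**}$, and by weak\* lower semicontinuity of the norm, $\liminf_N\|z-z_N\|\ge\|z-x^{**}\|\ge d$. $\blacksquare$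

## 9. Uniform and coarse embeddings: Corollaries 1 and 2

**Proof of Corollary 1.** Let $\varphi:B_X\to Y$ be a uniform embedding with $Y$ reflexive. By Fact 1, $\varphi$ is bounded, so $\varphi(B_X)$ is relatively weakly compact. Also $\omega_\varphi(0+)=0$.

Suppose $X$ is not w.s.c. Then some weakly Cauchy sequence, scaled to lie in $B_X$, has weak\* limit $x^{**}\in X^{**}\setminus X$, so $d>0$. By uniform continuity of $\varphi^{-1}$ there is $c>0$ such that $\|\varphi(x)-\varphi(y)\|<c$ implies $\|x-y\|<d/2$. Theorem A, applied to $\varphi|_C$ with $\varepsilon=c/2$, gives $z,z_N\in C\subset B_X$ with $\|\varphi(z)-\varphi(z_N)\|\le c/2<c$ for all $N$, but $\|z-z_N\|>d/2$ for large $N$. This is a contradiction. $\blacksquare$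

**Proof of Corollary 2.** Let $\varphi:X\to Y$ be a coarse embedding with $Y$ reflexive, and suppose $(x_n)$ is weakly Cauchy in $X$ with $d>0$. For $R>0$ put $\varphi_R(x)=\varphi(Rx)$ on $C$. Since $RC$ is bounded and $\omega_\varphi$ is finite, the range of $\varphi_R$ is bounded, hence relatively weakly compact. The map $\varphi_R$ may be discontinuous, but $\omega_{\varphi_R}(0+)\le\omega_{\varphi_R}(1/R)\le\omega_\varphi(1)$. Theorem A with $\varepsilon=1$ gives, for each $R$, points $z,z'\in C$ with $\|Rz-Rz'\|>Rd/2$ and $\|\varphi(Rz)-\varphi(Rz')\|\le2\omega_\varphi(1)+1$. As $R\to\infty$ the distances of the points tend to infinity while those of the images stay bounded. This contradicts the definition of a coarse embedding. $\blacksquare$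

## 10. Weak convergence characterized by the convex hull: Theorem B

**Step 1: an embedding forces convergence.** Let $\varphi$ be a uniform embedding of $C=\operatorname{conv}\{x_n\}$ into a reflexive space. The set $C$ is bounded and convex, so $\varphi$ is bounded (Fact 1), its range is relatively weakly compact, and $\omega_\varphi(0+)=0$. If $d>0$, choose $c>0$ such that $\|\varphi(x)-\varphi(y)\|<c$ implies $\|x-y\|<d/2$ on $C$. As in Corollary 1, Theorem A with $\varepsilon=c/2$ gives a contradiction. So $d=0$ and $x^{**}\in X$, that is, $(x_n)$ converges weakly in $X$.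

**Step 2: convergence gives an embedding.** Let $x_n\to x$ weakly. The set $\{\pm x_n\}\cup\{\pm x\}$ is weakly compact, so its closed convex hull is weakly compact by Krein's theorem. Hence so is its closed convex subset $W=\overline{\operatorname{aco}}\{x_n\}$, the closed absolutely convex hull. Let $r$ bound the norm on $W$. Let $\|\cdot\|_n$ be the gauge of $2^nW+2^{-n}B_X$, and put
$$|x|=\Big(\sum_{n\ge1}\|x\|_n^2\Big)^{1/2},\qquad R=\{x\in X:|x|<\infty\}.$$
By Davis–Figiel–Johnson–Pełczyński (J. Funct. Anal. 17 (1974)), since $W$ is convex, symmetric and weakly compact, $(R,|\cdot|)$ is a reflexive Banach space, and it contains $W$.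

We check that the identity from $(W,\|\cdot\|)$ to $(W,|\cdot|)$ is a uniform homeomorphism. Let $x,y\in W$ and $v=x-y\in2W$. From $2W=2^{1-n}(2^nW)$ we get $\|v\|_n\le2^{1-n}$. From $v\in\|v\|B_X=2^n\|v\|(2^{-n}B_X)$ we get $\|v\|_n\le2^n\|v\|$. So
$$|v|^2\le\sum_{n\ge1}\min(4^{1-n},4^n\|v\|^2),$$
which tends to $0$ as $\|v\|\to0$: the terms are dominated by the summable $4^{1-n}$, and each tends to $0$. Conversely $2W+\frac12B_X\subset(2r+\frac12)B_X$, so $\|v\|\le(2r+\frac12)\|v\|_1\le(2r+\frac12)|v|$. Since $W\supset\operatorname{conv}\{x_n\}$, the set $\operatorname{conv}\{x_n\}$ uniformly embeds into the reflexive space $R$. The last assertion of Theorem B follows by applying the equivalence to every weakly Cauchy sequence in $X$. $\blacksquare$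

## 11. A Schur space whose ball has no uniform embedding: Theorem C

The plan is to place finer and finer discrete copies of $B_{c_0}$ isometrically inside the ball of a Schur space. A uniform embedding of that ball would then give maps on $B_{c_0}$ that are discontinuous but have small $\omega(0+)$, and Theorem A applies to these.

**Step 1: nets and the spaces $E_k$.** For $k\in\mathbb N$ let $N_k\ni0$ be a maximal subset of $B_{c_0}$ with mutual distances at least $1/k$. It is countable, as $c_0$ is separable. By maximality every $v\in B_{c_0}$ has some $r_k(v)\in N_k$ with $\|v-r_k(v)\|<1/k$. On $\ell_1(N_k\setminus\{0\})$ put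
$$|a|_k=\sup\Big\{\sum_xa_xg(x):\ g:N_k\to\mathbb R\ \text{1-Lipschitz},\ g(0)=0\Big\}.$$
For such $g$ we have $|g(x)|\le\|x\|\le1$, so $|a|_k\le\|a\|_1$. Every function $g$ with $g(0)=0$ and $|g(x)|=\frac1{2k}$ for $x\ne0$ is 1-Lipschitz, because its values differ by at most $\frac1k$ while distinct points are at distance at least $\frac1k$. Choosing the signs of $g(x)$ to match those of $a_x$ gives $|a|_k\ge\frac1{2k}\|a\|_1$. Hence $E_k=(\ell_1(N_k\setminus\{0\}),|\cdot|_k)$ is a Banach space isomorphic to $\ell_1$ of a countable set, so it is separable and Schur. Put $X=\big(\bigoplus_kE_k\big)_{\ell_1}$, which is separable.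

**Step 2: $X$ is Schur.** If not, passing to a subsequence we find a weakly null $(v^n)$ in $X$ with $\|v^n\|\ge c>0$ for all $n$. Each coordinate sequence $(v^n_k)_n$ is weakly null in $E_k$, hence norm null. Put $m_0=0$. Inductively, given $m_{j-1}$, choose $n_j$ (larger than $n_{j-1}$ if $j>1$) with $\sum_{k\le m_{j-1}}\|v^{n_j}_k\|<c/8$, and then $m_j>m_{j-1}$ with $\sum_{k>m_j}\|v^{n_j}_k\|<c/8$. With $I_j=\{m_{j-1}+1,\dots,m_j\}$ we have $\sum_{k\notin I_j}\|v^{n_j}_k\|<c/4$. Let $x^*=(x^*_k)\in B_{X^*}$, where for $k\in I_j$ the functional $x^*_k\in B_{E_k^*}$ norms $v^{n_j}_k$. (Here the intervals $I_j$ cover $\mathbb N$.) Then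
$$x^*(v^{n_j})\ge\sum_{k\in I_j}\|v^{n_j}_k\|-\sum_{k\notin I_j}\|v^{n_j}_k\|\ge\frac34c-\frac14c=\frac c2\quad\text{for all }j,$$
which contradicts $v^n\to0$ weakly. So $X$ is Schur, hence w.s.c. by Section 1.

**Step 3: $N_k$ sits isometrically in $B_X$.** Let $i_k:N_k\to E_k\subset X$, $i_k(x)=e_x$ for $x\ne0$ and $i_k(0)=0$. Since $g(0)=0$ for admissible $g$,
$$|i_k(x)-i_k(y)|_k=\sup_g\big(g(x)-g(y)\big)=\|x-y\|.$$
The inequality $\le$ is clear, and the value is attained at $g=\|\cdot-y\|-\|y\|$, which is 1-Lipschitz with $g(0)=0$. With $y=0$ we get $|i_k(x)|_k=\|x\|\le1$, so $i_k(N_k)\subset B_X$.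

**Step 4: no uniform embedding.** Suppose $\varphi:B_X\to Y$ is a uniform embedding with $Y$ reflexive. Put $\varphi_k=\varphi\circ i_k\circ r_k:B_{c_0}\to Y$. By Fact 1, $\varphi$ is bounded, so $\varphi_k$ has bounded and hence relatively weakly compact range. As $\|r_k(v)-r_k(w)\|\le\|v-w\|+\frac2k$, we have $\omega_{\varphi_k}(t)\le\omega_\varphi(t+\frac2k)$, and $t=\frac1k$ gives $\omega_{\varphi_k}(0+)\le\omega_\varphi(3/k)$.

Apply Theorem A in $c_0$ to the summing sequence $x_n=\sum_{i\le n}e_i$, for which $d=1$, to the restriction of $\varphi_k$ to $C\subset B_{c_0}$, and to $\varepsilon=\frac1k$. We obtain $z,z'\in B_{c_0}$ with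
$$\|z-z'\|\ge\tfrac12,\qquad\|\varphi_k(z)-\varphi_k(z')\|\le2\omega_\varphi(3/k)+\tfrac1k.$$
The points $i_kr_k(z),i_kr_k(z')\in B_X$ are at distance $\|r_k(z)-r_k(z')\|\ge\frac12-\frac2k$. Their images under $\varphi$ are at distance at most $2\omega_\varphi(3/k)+\frac1k$, which tends to $0$ as $k\to\infty$ because $\varphi$ is uniformly continuous. This contradicts the uniform continuity of $\varphi^{-1}$. $\blacksquare$
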